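# Functionals that attain their maximum on a non-dentable set, without separability

Let $X$ be a real Banach space with dual $X^*$ and closed unit ball $B_X$; all sets $C$ below are nonempty. For a closed, bounded and convex set $C\subset X$ put
$$A(C)=\{x^*\in X^*:\ x^*\text{ attains its maximum on }C\},$$
and write $A(X)$ for $A(B_X)$, the set of norm attaining functionals. A theorem of Bourgin (Theorem 3.5.5 in the numbering of its source) says: if $C$ is closed, bounded, convex, separable and non-dentable, then $A(C)$ is of the first Baire category in $X^*$ for the norm topology. Does this remain true if the word "separable" is deleted?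

The first guess is yes. Non-dentability says that $C$ has no small slices, and this seems to be a matter of geometry, not of size. We start by testing this guess.

## First category persists in $c_0(\Gamma)$ and $C(K)$

**Definition (slices, dentability).** For a bounded set $C\subset X$, $x^*\in X^*$ and $\eta>0$, the slice of $C$ determined by $x^*$ and $\eta$ is
$$S(C,x^*,\eta)=\{x\in C:\ x^*(x)>\sup x^*(C)-\eta\}.$$
The set $C$ is dentable if for every $\varepsilon>0$ it has a slice of diameter less than $\varepsilon$. So $C$ is non-dentable exactly when there is $\varepsilon>0$ such that every slice of $C$ has diameter at least $\varepsilon$.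

**Definition (category).** A set is nowhere dense if every nonempty open set contains a nonempty open set disjoint from it. A set is of first category if it is a countable union of nowhere dense sets. A set is residual in an open set $O$ if it contains $\bigcap_n G_n$ for some countable family of open dense subsets $G_n$ of $O$; equivalently, if its complement in $O$ is of first category. By the Baire category theorem, in a Banach space a countable intersection of dense open sets is dense. Hence a set containing a dense $G_\delta$ is not of first category, and finitely many dense $G_\delta$ sets intersect in a dense $G_\delta$ set.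

**Example 1 (Hilbert space).** Non-dentability cannot be dropped. Let $\|x^*\|=1$ and let $x,y$ lie in $S(B_H,x^*,\eta)$ with $\eta<1$. Then $\|x+y\|\ge x^*(x+y)>2-2\eta$, so the parallelogram law gives $\|x-y\|^2\le 4-(2-2\eta)^2\le 8\eta$. So $B_H$ is dentable, and every functional attains its norm.

**Example 2 ($c_0(\Gamma)$, $\Gamma$ infinite).** The dual is $\ell_1(\Gamma)$. Every slice of the ball has diameter $2$: if $x$ lies in the slice given by $\mu$ and $\eta$, take distinct $\gamma_1,\gamma_2,\dots\in\Gamma$. Changing $x(\gamma_n)$ to $+1$ or to $-1$ keeps $x$ in the ball and changes $\mu(x)$ by at most $2|\mu(\gamma_n)|\to0$. For large $n$ both new points are in the slice, at distance $2$.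

Which $\mu$ attain their norm? If $\sum\mu(\gamma)x(\gamma)=\sum|\mu(\gamma)|$ with $\|x\|\le1$, then $|x(\gamma)|=1$ wherever $\mu(\gamma)\neq0$, and $x\in c_0(\Gamma)$ allows only finitely many such $\gamma$. Conversely, finitely supported $\mu$ clearly attain. So $A(c_0(\Gamma))=\bigcup_nF_n$, where $F_n$ is the set of $\mu$ whose support has at most $n$ points. Each $F_n$ is closed: if $\mu$ is nonzero at $n+1$ points, so is every $\nu$ that is close enough to it. Each $F_n$ has empty interior, since we can add $n+1$ tiny masses. So $A(c_0(\Gamma))$ is of first category, for uncountable $\Gamma$ as well.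

**Example 3 ($C(K)$, $K$ infinite compact Hausdorff).** The ball is non-dentable. To see this, take disjoint nonempty open sets $U_1,U_2,\dots$ in $K$, points $k_n\in U_n$, and continuous $h_n:K\to[0,1]$ with $h_n(k_n)=1$ and $h_n=0$ off $U_n$. If $f$ is in the slice given by a measure $\mu$ and $\eta$, put $f_n^{\pm}=(1-h_n)f\pm h_n$. Then $\|f_n^\pm\|\le1$, $|\mu(f_n^\pm)-\mu(f)|\le2|\mu|(U_n)\to0$ and $f_n^\pm(k_n)=\pm1$. So the slice has diameter $2$. A theorem of Kenderov, Moors and Sciffer states that $A(C(K))$ is of first category for every infinite compact Hausdorff $K$. Many of these spaces are far from separable.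

So the guess passes these tests, and we try to prove it.

## Splitting open sets of functionals

The natural approach is to show that a functional cannot attain its maximum near a prescribed point in a stable way. A slice that contains two far-apart points lets us tilt the functional toward either of them.

**Lemma 1.** Let $C\subset X$ be closed, bounded and convex, and let $\varepsilon>0$ be such that every slice of $C$ has diameter $\ge\varepsilon$. Every nonempty open $U\subset X^*$ contains nonempty open sets $V_0,V_1$ such that $\|y_0-y_1\|>\varepsilon/4$ whenever $y_0,y_1\in C$ and $y_i$ is a point where some member of $V_i$ attains its maximum over $C$ ($i=0,1$).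

**Step 1: choose two directions of tilt.** Choose $x^*$ and $r>0$ such that $U$ contains the closed ball of radius $2r$ about $x^*$. Let
$$\eta=\frac{r\varepsilon}{16},\qquad R=\sup_{c\in C}\|c\|,\qquad \rho=\min\Bigl(r,\frac{\eta}{2R+1}\Bigr).$$
The slice $S(C,x^*,\eta)$ has diameter $\ge\varepsilon$, so it contains $a,b$ with $\|a-b\|>\varepsilon/2$. By the Hahn–Banach theorem there is $f\in X^*$ with $\|f\|=1$ and $f(a-b)>\varepsilon/2$. Let $V_0$ and $V_1$ be the open balls of radius $\rho$ about $x^*+rf$ and $x^*-rf$. They lie in $U$ because $r+\rho\le2r$.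

**Step 2: maxima of members of $V_0$ lie on the $a$-side, those of $V_1$ on the $b$-side.** Let $z^*\in V_0$ attain its maximum over $C$ at $y_0$. Then
$$(x^*+rf)(y_0)\ge z^*(y_0)-\rho R\ge z^*(a)-\rho R\ge(x^*+rf)(a)-2\rho R\ge(x^*+rf)(a)-\eta .$$
Since $a$ is in the slice, $x^*(a)>\sup x^*(C)-\eta\ge x^*(y_0)-\eta$. Therefore
$$rf(y_0)\ge rf(a)+x^*(a)-x^*(y_0)-\eta\ge rf(a)-2\eta,$$
that is, $f(y_0)\ge f(a)-2\eta/r$. In the same way, if a member of $V_1$ attains its maximum at $y_1$, then $(x^*-rf)(y_1)\ge(x^*-rf)(b)-\eta$ and $x^*(b)>x^*(y_1)-\eta$, so $f(y_1)\le f(b)+2\eta/r$. Subtracting,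
$$\|y_0-y_1\|\ge f(y_0-y_1)\ge f(a-b)-\frac{4\eta}{r}>\frac\varepsilon2-\frac\varepsilon4=\frac\varepsilon4.\qquad\square$$

How far does this lemma carry us? The second part of the next theorem uses a cardinal number.

**Definition ($\mathrm{cov}(\mathcal M)$).** This is the least number of nowhere dense sets covering $2^\omega$, the Cantor space of all $0$-$1$ sequences. By Baire it is uncountable; since singletons are nowhere dense, it is at most $\mathfrak c=2^{\aleph_0}$. Under Martin's Axiom $\mathrm{cov}(\mathcal M)=\mathfrak c$.

**Theorem 1.** Let $C$ be a closed, bounded, convex, non-dentable subset of a Banach space $X$.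

- (a) For every norm-separable $Y\subset C$, the set of $x^*\in X^*$ attaining their maximum over $C$ at some point of $Y$ is of first category. (With $Y=C$ this is Bourgin's theorem.)
- (b) If the density character of $C$ is less than $\mathrm{cov}(\mathcal M)$, then $A(C)$ is residual in no nonempty open subset of $X^*$.

Fix $\varepsilon>0$ such that every slice of $C$ has diameter $\ge\varepsilon$.

**Proof of (a).** For $d\in X$ let $N_d$ be the set of $x^*$ that attain their maximum over $C$ at a point of $C$ within $\varepsilon/8$ of $d$. This set is nowhere dense. Indeed, let $U$ be nonempty and open, and take $V_0,V_1\subset U$ from Lemma 1. If both met $N_d$, there would be points $y_0,y_1$ as in the lemma, both within $\varepsilon/8$ of $d$, so $\|y_0-y_1\|\le\varepsilon/4$, a contradiction. So one $V_i$ is disjoint from $N_d$. Now let $Q$ be a countable dense subset of $Y$. A functional attaining its maximum at $y\in Y$ belongs to $N_d$ for any $d\in Q$ within $\varepsilon/8$ of $y$, so the set in (a) is contained in $\bigcup_{d\in Q}N_d$. $\square$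

This is the exact point where separability enters. For a dense $\Delta\subset C$ we always have $A(C)\subset\bigcup_{d\in\Delta}N_d$, but when $\Delta$ is uncountable this says nothing by itself: an uncountable union of nowhere dense sets can be everything, as singletons show. Part (b) is what the lemma still gives when we use both halves $V_0,V_1$ again and again.

**Proof of (b), Step 1: a binary tree of open sets.** Suppose that $A(C)\supset\bigcap_{n\ge1}G_n$, where the $G_n$ are open dense subsets of a nonempty open set $O$. Put $U_\emptyset=O$. For finite $0$-$1$ sequences $\sigma$ we construct nonempty open sets $U_\sigma$ such that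

- $\overline{U_{\sigma i}}\subset U_\sigma\cap G_{|\sigma|+1}$ and $\operatorname{diam}U_{\sigma i}\le2^{-|\sigma|-1}$ for $i=0,1$;
- any point of $C$ where a member of $U_{\sigma0}$ attains its maximum over $C$ and any point of $C$ where a member of $U_{\sigma1}$ does so are more than $\varepsilon/4$ apart.

Given $U_\sigma\subset O$, the set $U_\sigma\cap G_{|\sigma|+1}$ is open, and nonempty because $G_{|\sigma|+1}$ is dense in $O$. Apply Lemma 1 to it, and let $U_{\sigma i}$ be a small open ball whose closure lies in the resulting $V_i$.

**Step 2: read off a cover of $2^\omega$.** Let $\beta\in2^\omega$. The closures of the $U_{\beta|n}$ are nested with diameters tending to $0$, so they have exactly one common point $x^*_\beta$; since $\overline{U_{\beta|(n+1)}}\subset U_{\beta|n}$, it is the unique point of $\bigcap_nU_{\beta|n}$. As $U_{\beta|n}\subset G_n$ for $n\ge1$, we get $x_\beta^*\in\bigcap_nG_n\subset A(C)$. Let $y_\beta\in C$ be a point where $x^*_\beta$ attains its maximum. Let $\Delta\subset C$ be dense with cardinality equal to the density character of $C$, and for $d\in\Delta$ put $M_d=\{\beta:\|y_\beta-d\|\le\varepsilon/8\}$.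 If $\beta$ extends $\sigma0$ and $\beta'$ extends $\sigma1$, then $\|y_\beta-y_{\beta'}\|>\varepsilon/4$, so $\beta,\beta'$ are not both in $M_d$. So for each $\sigma$ the set $M_d$ misses all extensions of $\sigma0$ or all extensions of $\sigma1$, and hence it is nowhere dense. Since $\Delta$ is dense, $2^\omega=\bigcup_{d\in\Delta}M_d$, so $|\Delta|\ge\mathrm{cov}(\mathcal M)$. $\square$

Note that the conclusion of (b) is weaker than first category. It also tells us what to look for: under Martin's Axiom, a set $C$ with $A(C)$ residual must have density at least $\mathfrak c$.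

## Infinitely branching trees: heights $\omega$ and $\omega+1$ fail

Now we turn around and try to build a counterexample. We want every slice to be large, and at the same time we want a typical functional to be driven toward a point of attainment. Trees do both, but the height has to be right.

**Height $\omega$.** Let $T=\omega^{<\omega}$ be the set of finite sequences of natural numbers, ordered by extension: $s\preceq t$ if $t$ extends $s$. Put $I_t=\{s:s\preceq t\}$, $W_t=\{s:t\preceq s\}$, and let $t^\frown n$ be $t$ followed by $n$. In $c_0(T)$, with dual $\ell_1(T)$, put $p_t=1_{I_t}$ and $C_T=\overline{\mathrm{co}}\{p_t:t\in T\}$. For $\mu\in\ell_1(T)$ we have $\sup\mu(C_T)=\sup_t\mu(I_t)$, where $\mu(E)=\sum_{t\in E}\mu(t)$.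

Every slice has diameter $1$. Indeed $C_T\subset\{0\le f\le1\}$, and if $p_t$ is in a slice given by $\mu$, then so is $p_{t^\frown n}$ for large $n$, because $\mu(I_{t^\frown n})=\mu(I_t)+\mu(t^\frown n)$ and $\mu(t^\frown n)\to0$. Moreover $\|p_{t^\frown n}-p_t\|=1$.

The attraction mechanism is as follows.

**Definition (trap).** A node $w$ is a trap for $\mu$ if
$$\sup_{t\in W_w}\mu(I_t)>\sup_{t\notin W_w}\mu(I_t)\qquad(\sup\varnothing=-\infty).$$
The mass of the trap is $|\mu|(W_w)=\sum_{t\in W_w}|\mu(t)|$.

For example, the root $\emptyset$ is a trap for every $\mu$, with mass $\|\mu\|$. A node $w\ne\emptyset$ is a trap of mass $1$ for the unit mass $\delta_w$, since the two suprema are $1$ and $0$.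

If $\mu_0$ has finite support and $\mu_0(I_t)$ is largest at $t_0$, pick a successor $w=t_0^\frown k$ above which $\mu_0$ has no mass, and add a tiny mass at $w$: now $w$ is a trap of tiny mass, and it stays one under small perturbations. So a typical $\mu$ has traps of arbitrarily small mass. They turn out to be pairwise comparable, so they lie along one branch $w$, and $\mu$ is maximized by the branch: it wants to attain its maximum at $1_{\{w|k:\,k<\omega\}}$.

But the indicator of an infinite branch is not in $c_0(T)$. Here is the failure in one example. Fix $w\in\omega^\omega$ and let $\mu=\sum_{k\ge0}2^{-k}\delta_{w|k}$. For $k\ge1$ the node $w|k$ is a trap of mass $2^{1-k}$: the supremum inside is $2$, while $t\notin W_{w|k}$ leaves the branch at some $w|j$ with $j<k$, so $\mu(I_t)=2-2^{-j}\le2-2^{1-k}$. Yet $\mu$ attains nothing: $\mu(f)=2$ with $0\le f\le1$ forces $f=1$ on the whole branch, which is impossible in $c_0(T)$. And $C_T$ is separable, so $A(C_T)$ is of first category by Theorem 1(a). A counterexample cannot live here.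

**Height $\omega+1$.** So we add the branches as nodes: let $T'=\omega^{\le\omega}$ and $C'=\overline{\mathrm{co}}\{p_t:t\in T'\}$ in $\ell_\infty(T')$, again with $p_t=1_{I_t}$. Now the new nodes have no successors, and this destroys non-dentability. Let $w\in\omega^\omega$ and consider evaluation at $w$, whose supremum on $C'$ is $1$. Only $p_w$ is nonzero at $w$, so a convex combination $g=\sum\lambda_tp_t$ with $g(w)>1-\eta$ has $\lambda_w>1-\eta$. Then $g-p_w=(1-\lambda_w)(h-p_w)$ with $h\in C'$ (if $\lambda_w<1$), and $\|g-p_w\|<\eta$. Passing to limits, $\|f-p_w\|\le\eta$ for every $f\in C'$ with $f(w)>1-\eta$, and this slice has diameter at most $2\eta$. So $C'$ is dentable.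

We need two things together: every node must have infinitely many immediate successors (large slices), and every increasing sequence of nodes must have an upper bound (attainment). Each time limits are added, new successors must be added, then new limits, and so on. This closes off at height $\omega_1$.

## The tree $\Upsilon$ of countable sequences and the space $C_0(\Upsilon)$

Let $\Upsilon=\bigcup_{\alpha<\omega_1}\omega^\alpha$ be the set of all functions $t:\alpha\to\omega$ where $\alpha=\operatorname{dom}t$ is a countable ordinal, ordered by extension: $s\preceq t$ iff $t$ extends $s$. The least element is $\emptyset$. The sets $I_t=\{s:s\preceq t\}$ and $W_t=\{s:t\preceq s\}$ are defined as before, and so are traps. We record the facts that we need.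

- Each $I_t$ is well ordered and is isomorphic to $[0,\operatorname{dom}t]$ via $\operatorname{dom}$; in particular it is countable.
- Two nodes $s,t$ have a longest common initial segment $s\wedge t$, and $I_s\cap I_t=I_{s\wedge t}$.
- Two nodes below a common node are comparable.
- The immediate successors of $t$ are the $t^\frown n$, $n\in\omega$, and the sets $W_{t^\frown n}$ are pairwise disjoint.
- $|\Upsilon|=\mathfrak c$, because $|\omega^\alpha|=\mathfrak c$ for $\omega\le\alpha<\omega_1$ and $\aleph_1\cdot\mathfrak c=\mathfrak c$.

The property missing at height $\omega$ is now available: if $w_1,w_2,\dots$ are pairwise comparable in $\Upsilon$, then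
$$w=\bigcup_nw_n\in\Upsilon\quad\text{and}\quad w_n\preceq w\text{ for all }n,\tag{1}$$
because a countable supremum of countable ordinals is countable.

We also want the functionals to be absolutely summable families of point masses, as in $c_0(T)$, so that "small mass above a node" makes sense. For this we put a topology on $\Upsilon$.

**Definition (topology).** Take as a basis $\{\emptyset\}$ and the sets $(s,t]=\{r:s\prec r\preceq t\}$ for $s\prec t$.

This is a basis: every $r\ne\emptyset$ lies in $(\emptyset,r]$, and if $r\in(s,t]\cap(s',t']$, then $s,s'\prec r$ are comparable, and with $s''$ the larger one, $(s'',r]\subset(s,t]\cap(s',t']$. The set $\{\emptyset\}$ meets no $(s,t]$.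

**Step 1: $\Upsilon$ is Hausdorff.** First, each $I_t$ is open: it is $\{\emptyset\}\cup(\emptyset,t]$, or just $\{\emptyset\}$. If $s\prec t$, then $I_s$ and $(s,t]$ are disjoint neighborhoods of $s$ and $t$. If $s,t$ are incomparable and $r=s\wedge t$, then $(r,s]$ and $(r,t]$ are disjoint, since an element of both would be $\preceq s\wedge t=r$.

**Step 2: each $I_t$ is compact and clopen.** The set $(s,r]\cap I_t$ consists of the $q$ with $s\prec q\preceq r\wedge t$, so it is empty or equals $(s,r\wedge t]$. Thus, via $\operatorname{dom}$, the subspace $I_t$ is homeomorphic to the ordinal interval $[0,\operatorname{dom}t]$ with the order topology, for which $\{0\}$ and the sets $(\beta,\gamma]$ form a basis. That interval is compact. A compact set in a Hausdorff space is closed.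

So $\Upsilon$ is locally compact Hausdorff. Let $X=C_0(\Upsilon)$ with the sup norm. Then $p_t:=1_{I_t}\in X$ for every $t\in\Upsilon$. If $s=t^\frown n$ is a successor node, then $\{s\}=(t,s]$ is open, and it is compact, so $e_s:=1_{\{s\}}\in X$ and
$$p_{t^\frown n}-p_t=e_{t^\frown n}.\tag{2}$$
For example, let $w\in\omega^\omega$. Then $I_w$ is a copy of $[0,\omega]$ and $w=\lim_kw|k$. So every $f\in X$ has $f(w)=\lim_kf(w|k)$, and $1_{\{w\}}\notin X$, whereas $p_w\in X$: the branch indicator that was missing in $c_0(T)$ has become a legitimate point.

**Step 3: $X^*=\ell_1(\Upsilon)$,** acting by $\mu(f)=\sum_t\mu(t)f(t)$, with norm $\sum_t|\mu(t)|$. By the Riesz theorem, $X^*$ is the space of regular finite signed Borel measures on $\Upsilon$ with the total variation norm. Every element of $\ell_1(\Upsilon)$ is such a measure, with total variation $\sum_t|\mu(t)|$. Conversely, let $\mu$ be a regular measure and let $\nu=\mu-\sum_x\mu(\{x\})\delta_x$. The sum has countably many nonzero terms and converges in total variation, so $\nu$ is regular, and $\nu(\{x\})=0$ for all $x$. We must show that $\nu=0$.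

Suppose not. By inner regularity there is a compact $L$ with $|\nu|(L)>0$. Let $S_L$ be the set of $x\in L$ all of whose open neighborhoods $U$ satisfy $|\nu|(U\cap L)>0$; it is closed in $L$. A compact subset of $L\setminus S_L$ is covered by finitely many open $U$ with $|\nu|(U\cap L)=0$, so it is $|\nu|$-null, and by inner regularity $|\nu|(L\setminus S_L)=0$. In particular $S_L\ne\varnothing$. Let $m$ be a $\prec$-minimal element of $S_L$ (choose one with least domain). Then $I_m$ is an open neighborhood of $m$ with $I_m\cap S_L=\{m\}$, so
$$|\nu|(I_m\cap L)\le|\nu|(\{m\})+|\nu|(L\setminus S_L)=0,$$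
which contradicts $m\in S_L$. So $\nu=0$. $\square$

From now on, for $\mu\in\ell_1(\Upsilon)$ and $E\subset\Upsilon$, write $\mu(E)=\sum_{t\in E}\mu(t)$ and $|\mu|(E)=\sum_{t\in E}|\mu(t)|$. Thus $\mu(p_t)=\mu(I_t)$.

## A non-dentable set $C$ with $A(C)$ residual

**Theorem 2.** There are a Banach space $X$ of density $\mathfrak c=2^{\aleph_0}$ and a closed convex $C\subset X$ of diameter $1$ such that

1. every slice of $C$ has diameter exactly $1$ (so $C$ is non-dentable);
2. $A(C)$ contains a dense $G_\delta$ subset of $X^*$. In particular $A(C)$ is not of the first Baire category.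

So the first guess is wrong, and strongly so: the complement of $A(C)$ is of first category. The construction is carried out in ZFC. We take $X=C_0(\Upsilon)$,
$$C=\overline{\mathrm{co}}\{p_t:t\in\Upsilon\},\qquad \varphi(\mu):=\sup\mu(C)=\sup_{t}\mu(I_t).$$

**Step 1: density and diameter.** All $f\in C$ satisfy $0\le f\le1$, so $\operatorname{diam}C\le1$. For $s\ne t$ we have $\|p_s-p_t\|=1$. So $C$ has diameter $1$ and contains $\mathfrak c$ many points at mutual distance $1$, and the densities of $C$ and $X$ are at least $\mathfrak c$. Conversely, let $f\in X$. Each set $\{|f|\ge1/k\}$ is compact, hence covered by finitely many of the open sets $I_t$, which are countable. So $f$ vanishes off a countable set, and $|X|\le\mathfrak c^{\aleph_0}=\mathfrak c$. Hence both densities are $\mathfrak c$.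

**Step 2: every slice has diameter exactly $1$.** Let $\mu\in X^*$, $\eta>0$, and choose $t$ with $\mu(I_t)>\varphi(\mu)-\eta$. Since $\sum_n|\mu(t^\frown n)|<\infty$, for all but finitely many $n$ we have $\mu(I_{t^\frown n})=\mu(I_t)+\mu(t^\frown n)>\varphi(\mu)-\eta$. Thus
$$p_t,\ p_{t^\frown n}\in S(C,\mu,\eta)\quad\text{for all but finitely many }n,\tag{3}$$
and $\|p_{t^\frown n}-p_t\|=1$ by (2).

For item 2, let $O_n$ ($n\ge1$) be the set of $\mu$ that have a trap of mass less than $1/n$: there is $w\in\Upsilon$ with
$$|\mu|(W_w)<\tfrac1n\qquad\text{and}\qquad\sup_{t\in W_w}\mu(I_t)>\sup_{t\notin W_w}\mu(I_t).\tag{4}$$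

**Step 3: $O_n$ is open.** For fixed $w$, the three quantities in (4) are $1$-Lipschitz functions of $\mu$, except that the last is identically $-\infty$ if $w=\emptyset$. So for each $w$ the condition (4) defines an open set, and $O_n$ is the union of these sets.

**Step 4: $O_n$ is dense.** Here we use infinite branching. Let $\mu\in\ell_1(\Upsilon)$ and $\varepsilon>0$. Choose a finitely supported $\mu_0$ with $\|\mu-\mu_0\|<\varepsilon/2$. The function $t\mapsto\mu_0(I_t)$ takes finitely many values, so it has a maximum, at $t_0$ say. The sets $W_{t_0^\frown k}$ are disjoint, so for some $k$ the node $w=t_0^\frown k$ satisfies $W_w\cap\operatorname{supp}\mu_0=\varnothing$. Let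
$$\theta=\min\Bigl(\frac\varepsilon2,\frac1{2n}\Bigr),\qquad\nu=\mu_0+\theta\delta_w .$$
Then $\|\nu-\mu\|<\varepsilon$ and $|\nu|(W_w)=\theta<1/n$. Let $t\in W_w$. Every $s\preceq t$ is comparable with $w$, so either $s\in W_w$ or $s\prec w=t_0^\frown k$, that is, $s\preceq t_0$. So $I_t=I_{t_0}\cup(I_t\cap W_w)$, a disjoint union. Since $\mu_0$ vanishes on $W_w$ and $w\in I_t$, we get $\nu(I_t)=\mu_0(I_{t_0})+\theta$. If $t\notin W_w$, then $w\notin I_t$ and $\nu(I_t)=\mu_0(I_t)\le\mu_0(I_{t_0})$. So $w$ is a trap for $\nu$, and $\nu\in O_n$.

**Step 5: $\bigcap_nO_n\subset A(C)$.** Here we use (1). Let $\mu\in\bigcap_nO_n$ and let $w_n$ witness $\mu\in O_n$.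

First, the traps are pairwise comparable. By (4), $\varphi(\mu)>\sup_{t\notin W_{w_i}}\mu(I_t)$ for each $i$. Hence, for fixed $n$, every $t$ with $\mu(I_t)$ close enough to $\varphi(\mu)$ lies in $W_{w_1}\cap\dots\cap W_{w_n}$. Choose such a node $t_n$ with
$$\mu(I_{t_n})>\varphi(\mu)-\tfrac1n .$$
Now $w_1,\dots,w_n\preceq t_n$, so these nodes are pairwise comparable. As $n$ is arbitrary, all $w_i$ are pairwise comparable, and by (1) the union $w=\bigcup_iw_i$ belongs to $\Upsilon$.

Next, we compare $I_w$ with $I_{t_n}$. Let $v_n$ be the largest of $w_1,\dots,w_n$. Then $v_n\preceq t_n$ and $v_n\preceq w$. Moreover $W_{v_n}\subset W_{w_n}$, so $|\mu|(W_{v_n})<1/n$. An element of $I_{t_n}$ or of $I_w$ is comparable with $v_n$. If it is $\prec v_n$, it belongs to both $I_{t_n}$ and $I_w$; otherwise it lies in $W_{v_n}$. Therefore $I_{t_n}\triangle I_w\subset W_{v_n}$, and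
$$\mu(p_w)=\mu(I_w)\ge\mu(I_{t_n})-\tfrac1n>\varphi(\mu)-\tfrac2n\qquad\text{for all }n.$$
So $\mu(p_w)=\varphi(\mu)=\sup\mu(C)$ with $p_w\in C$, and $\mu\in A(C)$.

By Steps 3–5, $A(C)$ contains $\bigcap_nO_n$, which by the Baire category theorem is a dense $G_\delta$ in $X^*$; so $A(C)$ is not of first category. $\blacksquare$

This fits with Theorem 1. Each $N_d$ is nowhere dense here too, but $\mathfrak c$ many of them have a residual union. Under Martin's Axiom, where $\mathrm{cov}(\mathcal M)=\mathfrak c$, Theorem 1(b) shows that the density $\mathfrak c$ is the smallest possible for an example with $A(C)$ residual.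

## From the set $C$ to unit balls

**Theorem 3.** For every $\varepsilon>0$ the space $X$ of Theorem 2 has an equivalent norm for which every slice of the unit ball has diameter $\ge2-\varepsilon$, while the set of norm attaining functionals contains a dense $G_\delta$ subset of the dual.

The obvious symmetric candidate is $\overline{C-C}$, whose support function is $\varphi(\mu)+\varphi(-\mu)$. It is not the ball of an equivalent norm. Fix a node $t_*$ with domain $N-1$, where $N\ge2$ is an integer, and let $\mu=\sum_{i<N}(-1)^i\delta_{t_*|i}$. Each $\mu(I_t)$ is an initial partial sum of $1-1+1-\cdots$, so it is $0$ or $1$, and both values occur. So $\varphi(\mu)+\varphi(-\mu)=1+0$, while $\|\mu\|=N$. If $\overline{C-C}\supset rB_X$, then $1\ge rN$ for every $N$, which is impossible.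

So we must add something fat. The next candidate is $C-C+\lambda B_X$. We would like to add points of attainment of the summands, but for the sup-norm ball this gives too little: $A(B_X)$ is of first category. Indeed, if $\mu$ attains its norm at $f\in B_X$, then $|f|=1$ on $\operatorname{supp}\mu$. The compact set $\{|f|\ge1\}$ is covered by finitely many $I_t$, each containing at most one node of domain $1$. So $\mu(\emptyset^\frown k)=0$ for all large $k$. Thus $A(B_X)\subset\bigcup_m\{\mu:\mu(\emptyset^\frown k)=0\text{ for }k\ge m\}$, a countable union of proper closed subspaces, which are nowhere dense. We therefore replace $B_X$ by a fat set $D$ with $A(D)$ large.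

**Step 1: construction of $D$.** Let $S$ be the set of successor nodes. Since $t\mapsto t^\frown0$ is injective, $|S|=\mathfrak c$; also $|B_X\times\omega|=\mathfrak c$, because $|X|\le\mathfrak c$ by Step 1 of Theorem 2 and $B_X$ contains the multiples $\tau p_\emptyset$, $|\tau|\le1$. Composing a bijection $S\to B_X\times\omega$ with the projection to $B_X$, we get a map $s\mapsto y_s$ from $S$ onto $B_X$ with all fibers infinite. Put
$$x_s=4e_s+y_s,\qquad D=\overline{\mathrm{co}}\{\pm x_s:s\in S\},\qquad\varphi_D(\mu)=\sup\mu(D)=\sup_{s\in S}|\mu(x_s)| .$$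

**Step 2: $B_X\subset D\subset5B_X$.** The second inclusion holds because $\|x_s\|\le5$. If $y\in B_X$, choose distinct $s_1,s_2,\dots$ with $y_{s_i}=y$. Then
$$\frac1n\sum_{i\le n}x_{s_i}=y+\frac4n\sum_{i\le n}e_{s_i}\longrightarrow y,$$
because $\bigl\|\sum_{i\le n}e_{s_i}\bigr\|=1$. So $y\in D$.

**Step 3: $A(D)$ contains a dense open set.** Let $V_s$ be the set of $\mu$ with $|\mu(x_s)|>\sup_{s'\ne s}|\mu(x_{s'})|$. Both sides are $5$-Lipschitz in $\mu$, so $V_s$ is open, and each $\mu\in V_s$ attains its maximum over $D$ at $x_s$ or $-x_s$. To see that $\bigcup_sV_s$ is dense, let $\mu\in X^*$ and $\eta>0$. Pick $s$ with $|\mu(x_s)|>\varphi_D(\mu)-\eta$ and $\sigma=\pm1$ with $\sigma\mu(x_s)=|\mu(x_s)|$. Put $\nu=\mu+\eta\sigma\delta_s$. Since $x_s(s)=4+y_s(s)\ge3$,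
$$\sigma\nu(x_s)=|\mu(x_s)|+\eta x_s(s)>\varphi_D(\mu)+2\eta .$$
For $s'\ne s$ we have $x_{s'}(s)=y_{s'}(s)$, so $|\nu(x_{s'})|\le\varphi_D(\mu)+\eta|y_{s'}(s)|\le\varphi_D(\mu)+\eta$. So $\nu\in V_s$ and $\|\nu-\mu\|=\eta$.

**Step 4: the norm and its norm attaining functionals.** For $0<\lambda\le1$ let
$$B_\lambda=\overline{C-C+\lambda D}.$$
It is closed, convex, symmetric and bounded, and it contains $\lambda B_X$ because $0\in C-C$ and $B_X\subset D$. So it is the unit ball of an equivalent norm $\|\cdot\|_\lambda$, whose dual norm is the support function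
$$\mu\mapsto\varphi(\mu)+\varphi(-\mu)+\lambda\varphi_D(\mu).\tag{5}$$
If $\mu$ attains its maximum over $C$ at $c$, $-\mu$ attains its maximum over $C$ at $c'$, and $\mu$ attains its maximum over $D$ at $d$, then by (5) $\mu$ attains its maximum over $B_\lambda$ at $c-c'+\lambda d$. Hence
$$A(B_\lambda)\supset A(C)\cap(-A(C))\cap A(D).$$
By Theorem 2, $A(C)$ contains a dense $G_\delta$; therefore so does $-A(C)$; and $A(D)$ contains a dense open set. So $A(B_\lambda)$ contains a dense $G_\delta$.

**Step 5: two incomparable successors in opposite slices.** This step prepares the estimate for slices of $B_\lambda$. Let $\mu\in X^*$ and $\eta>0$. By (3) for $\mu$ and for $-\mu$ there are $t,t'$ such that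
$$p_t,p_u\in S(C,\mu,\tfrac\eta3),\qquad p_{t'},p_{u'}\in S(C,-\mu,\tfrac\eta3),\tag{6}$$
where $u=t^\frown n$ and $u'=t'^\frown m$, for all but finitely many $n$ and all but finitely many $m$. We choose $n,m$ such that, in addition, $u$ and $u'$ are incomparable:

- If $t,t'$ are incomparable, so are $u,u'$: if, say, $u\preceq u'$, then $t$ and $t'$ would both lie below $u'$ and be comparable, and likewise if $u'\preceq u$.
- If $t=t'$, take $n\ne m$.
- If $t\prec t'$, take $n$ with $t^\frown n\not\preceq t'$; all but one $n$ qualify. Then $\operatorname{dom}u\le\operatorname{dom}t'<\operatorname{dom}u'$, so $u'\not\preceq u$; and $u\preceq u'$ would give $u\preceq t'$, because $t'$ is the restriction of $u'$ to $\operatorname{dom}t'\ge\operatorname{dom}u$. The case $t'\prec t$ is symmetric.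

**Step 6: every slice of $B_\lambda$ has $\|\cdot\|_\lambda$-diameter at least $2/(1+6\lambda)$.** Take $d\in S(\lambda D,\mu,\frac\eta3)$ and put
$$a=p_u-p_{t'}+d,\qquad b=p_t-p_{u'}+d .$$
By (6), both $\mu(a)$ and $\mu(b)$ exceed $\varphi(\mu)+\varphi(-\mu)+\lambda\varphi_D(\mu)-\eta$, so $a,b\in S(B_\lambda,\mu,\eta)$. By (2), $a-b=(p_u-p_t)+(p_{u'}-p_{t'})=e_u+e_{u'}$. We test this difference on $\nu=\delta_u+\delta_{u'}$. As $u,u'$ are incomparable, no $I_r$ contains both, so $\varphi(\nu)=1$. Next, $\varphi(-\nu)=0$, since $-\nu(I_r)\le0$ with equality at $r=\emptyset$. Finally $|\nu(x_s)|\le4\bigl(e_s(u)+e_s(u')\bigr)+|y_s(u)|+|y_s(u')|\le4+1+1=6$, so $\varphi_D(\nu)\le6$. By (5), the dual norm of $\nu$ is at most $1+6\lambda$. Since $\nu(a-b)=2$,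
$$\|a-b\|_\lambda\ge\frac{2}{1+6\lambda}.$$
As $2-\frac2{1+6\lambda}=\frac{12\lambda}{1+6\lambda}\le12\lambda$, any $\lambda\le\min(1,\varepsilon/12)$ gives slices of diameter at least $2-\varepsilon$. With Step 4 this proves Theorem 3. $\blacksquare$
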